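# Directed families of $l_\infty^n$-subspaces in nonseparable Lindenstrauss spaces

All spaces are real and we work in ZFC. We write $\mathfrak c=2^{\aleph_0}$, and $\operatorname{dens}X$ is the density character of $X$, the least cardinality of a dense subset. The notation $E\cong l_\infty^n$ means that $E$ is isometrically isomorphic to $l_\infty^n$, with $n=\dim E$ allowed to vary with $E$; we write f.d. for finite-dimensional, and $B_X$ for the closed unit ball of $X$.

## 1. Guessing yes: peaked partitions of unity

The answer one would first guess is "yes". Here is what it is an answer to.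

**Definition (Lindenstrauss space).** A Lindenstrauss space is a Banach space $X$ whose dual $X^*$ is isometric to $L_1(\mu)$ for some measure $\mu$.

Two examples: $c_0(I)$, whose dual is $l_1(I)$, and $C(K)$ for $K$ compact Hausdorff, whose dual $M(K)$ is isometric to some $L_1(\mu)$ by a theorem of Kakutani. It is known that a *separable* Lindenstrauss space contains f.d. subspaces $E_1\subset E_2\subset\cdots$, each isometric to some $l_\infty^n$, whose union is dense. A nonseparable space cannot be exhausted by a sequence, so one asks for a net instead.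

**Question.** Does every Lindenstrauss space $X$, separable or not, admit a net $T$ of subspaces $E\cong l_\infty^n$, directed by inclusion, with $X=\overline{\bigcup_{E\in T}E}$?

"Directed by inclusion" means that any two members of $T$ are contained in a third member of $T$. We test the guess "yes" by hand, using one observation. Let $h_1,\dots,h_n\in C(K)$ satisfy $h_i\ge 0$ and $\sum_i h_i\le 1$, and suppose there are points $k_i$ with $h_i(k_i)=1$. Then $h_j(k_i)=0$ for $j\ne i$. So $|\sum_i c_ih_i|\le\max_i|c_i|$ everywhere, while $\sum_j c_jh_j(k_i)=c_i$. Hence $\|\sum_i c_ih_i\|=\max_i|c_i|$, and the span is an $l_\infty^n$. Call such a family *peaked*.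

*The space $c_0(I)$.* Take $E_F=\operatorname{span}\{e_i:i\in F\}$ for finite $F\subset I$. Then $E_F\cup E_{F'}\subset E_{F\cup F'}$, and the union is dense.

*The space $l_\infty(I)$*, which is $C(\beta I)$ with $I$ discrete. For each partition of $I$ into finitely many nonempty sets take the span of the indicators. Common refinements give directedness, and the simple functions are dense.

*The space $C[0,1]$.* For each finite node set $0=t_0<\dots<t_n=1$ take the continuous functions that are affine between nodes. They are spanned by the hat functions, a peaked family with sum $1$. Adding nodes enlarges the space, and the union is dense by uniform continuity.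

*The space $C([0,1]^I)$ for an arbitrary set $I$.* Choose finitely many coordinates and a node set for each of them, and take the span of all products of hat functions, one factor for each chosen coordinate. The products are nonnegative, have sum $1$, and each equals $1$ at its own grid point, so they are peaked. Refining a node set enlarges the span. So does adding a coordinate, since $1$ is the sum of the new hats. Functions of finitely many coordinates are dense by Stone–Weierstrass, and they are uniform limits of their interpolations on fine grids. So nets exist in spaces of arbitrarily large density.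

One warning comes out already for $C[0,1]$: the family of *all* subspaces $E\cong l_\infty^n$ is not directed. Let $f(t)=\cos 2\pi t$ and $g(t)=\sin 2\pi t$. Each spans an $l_\infty^1$, but $\|af+bg\|=\sqrt{a^2+b^2}$. A Euclidean plane embeds in no $l_\infty^n$, since every subspace of $l_\infty^n$ has a polytope as its unit ball. A net therefore has to select its members, and the selection has to be consistent across the whole space.

## 2. A necessary condition: dense subspaces with polyhedral planes

**Definition (polyhedral).** A f.d. normed space is polyhedral if its unit ball is a polytope. Its norm is then a maximum of finitely many linear functionals, and its subspaces are again polyhedral.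

For instance $l_\infty^n$ and $l_1^n$ are polyhedral, and the Euclidean plane is not. Every one-dimensional space is polyhedral.

Suppose $T$ is a net as in the Question, and put $Y=\bigcup_{E\in T}E$. By directedness $Y$ is a linear subspace, and it is dense. A two-dimensional subspace of $Y$ is spanned by two vectors, which lie in a common $E\in T$, so it is polyhedral. Thus *a net forces a dense linear subspace all of whose planes are polyhedral*. This is what fails in general, and the answer to the Question is no.

**Theorem A.** There is a compact Hausdorff space $K$ with $\operatorname{dens}C(K)=2^{\mathfrak c}$ such that, for every (possibly empty) compact Hausdorff space $D$, the space $C(K\sqcup D)$ has no dense linear subspace $Y$ all of whose $2$-dimensional subspaces are polyhedral. In particular $C(K\sqcup D)$ has no net $T$ as in the Question, and for every cardinal $\kappa\ge2^{\mathfrak c}$ there is a Lindenstrauss space of density $\kappa$ (even a $C(K')$) without such a net.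

**Theorem B.** Every Lindenstrauss space of density character $\le\aleph_1$ admits such a net.

**Corollary.** If $2^{\aleph_0}=\aleph_1$ and $2^{\aleph_1}=\aleph_2$, then $2^{\mathfrak c}=\aleph_2$, so: all Lindenstrauss spaces of density $\kappa$ admit such a net if and only if $\kappa\le\aleph_1$.

The "in particular" of Theorem A follows from the paragraph before it. For density $\kappa\ge2^{\mathfrak c}$, let $D$ be the one-point compactification of a discrete set of size $\kappa$. Then $\operatorname{dens}C(D)=\kappa$: rational constants plus finitely supported rational functions are dense, and the indicators of the isolated points are at mutual distance $1$. Hence $C(K\sqcup D)=C(K)\oplus_\infty C(D)$ has density $\max(2^{\mathfrak c},\kappa)=\kappa$. It is a Lindenstrauss space by Kakutani's theorem.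

The Corollary follows from the two theorems. Under its hypotheses $2^{\mathfrak c}=2^{\aleph_1}=\aleph_2$, so Theorem B covers $\kappa\le\aleph_1$ and Theorem A covers $\kappa\ge\aleph_2$. In ZFC alone, densities $\kappa$ with $\aleph_2\le\kappa<2^{\mathfrak c}$ are not settled here.

Sections 3–7 prove Theorem A, and Sections 8–12 prove Theorem B.

## 3. Linear growth off the peak set

We need a consequence of polyhedrality that can be tested on two functions. It says that if $f$ peaks on $Q$, then $g$ can exceed its maximum on $Q$ only at a rate linear in the drop $1-f$.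

**Lemma 1.** Let $S$ be compact Hausdorff and $f,g\in C(S)$ with $\|f\|=1$, $f>-1$ on $S$, and $\operatorname{span}\{f,g\}$ polyhedral. Put $Q=\{f=1\}$. Then there is $\delta>0$ with
$$g(k)\le\max_Q g+\frac1\delta\,(1-f(k))\qquad\text{for all }k\in S.$$

*Proof.* Since $\|f\|=1$ and $f>-1$ on the compact space $S$, the value $1$ is attained and $Q\neq\emptyset$. The function $t\mapsto\|f+tg\|$ is a maximum of finitely many affine functions of $t$, hence piecewise affine. So there are $\rho\in\mathbb R$ and $\delta>0$ with
$$\|f+tg\|=1+\rho t\qquad(0\le t\le\delta).$$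

First we show $\rho\le\max_Qg$. For $t\in(0,\delta]$ choose $k_t$ with $|f(k_t)+tg(k_t)|=1+\rho t$. Then $|f(k_t)|\ge1+\rho t-t\|g\|$, so $|f(k_t)|\to1$ as $t\to0$. Since $\min_S f>-1$, the values $f(k_t)$ are positive for small $t$, so $f(k_t)\to1$, and $f(k_t)+tg(k_t)>0$ for small $t$. Hence $f(k_t)+tg(k_t)=1+\rho t$. With $f(k_t)\le1$ this gives $g(k_t)\ge\rho$. A cluster point $k$ of $(k_t)_{t\to0}$ satisfies $f(k)=1$ and $g(k)\ge\rho$. So $\rho\le\max_Qg$.

Now for every $k\in S$ we have $f(k)+\delta g(k)\le\|f+\delta g\|=1+\rho\delta$. Therefore $g(k)\le\rho+\frac1\delta(1-f(k))\le\max_Qg+\frac1\delta(1-f(k))$. $\square$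

## 4. The region under $\sqrt s$, and three escapes

Lemma 1 suggests a first attempt. Let
$$R=\{(s,u)\in[0,1]^2:u\le\sqrt s\},\qquad f=1-s,\quad g=u .$$
The peak set of $f$ is the single point $(0,0)$, where $g=0$. On the upper boundary $1-f=s$ and $g=\sqrt s$. No $\delta$ can satisfy $\sqrt s\le s/\delta$ for all small $s$, so $\operatorname{span}\{f,g\}$ is not polyhedral. (Directly: $\|f+tg\|=\max_s(1-s+t\sqrt s)=1+t^2/4$ for $0\le t\le2$.)

This shows only that $f$ and $g$ do not both belong to $Y$. The space $Y$ is merely dense and contains functions close to $f$ and $g$. Since $C(R)$ is separable, it does have a net. The violation of Lemma 1 disappears under small changes in three ways; let $0<\varepsilon<1$.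

* *Another profile of $f$.* Let $f_1=\min\{1-s,1-\varepsilon\}/(1-\varepsilon)$. Then $\|f_1-f\|\le\varepsilon$ and $f_1=1$ exactly for $s\le\varepsilon$, so $\max_{\{f_1=1\}}g=\sqrt\varepsilon$. For $s\ge\varepsilon$,
$$\sqrt s-\sqrt\varepsilon=\frac{s-\varepsilon}{\sqrt s+\sqrt\varepsilon}\le\frac{s-\varepsilon}{2\sqrt\varepsilon}=\frac{1-\varepsilon}{2\sqrt\varepsilon}(1-f_1).$$
The growth is linear.
* *Another profile of $g$.* Let $g_1=\max\{u-\varepsilon,0\}$, so $\|g_1-g\|\le\varepsilon$. Since $\sqrt s\le\frac{s}{4\varepsilon}+\varepsilon$, we get $g_1\le\frac1{4\varepsilon}(1-f)$.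
* *Interaction of coordinates.* Let $f_2=1-s-\varepsilon u$. Then $\|f_2-f\|\le\varepsilon$, the peak set is still $\{(0,0)\}$, and $u\le\frac1\varepsilon(1-f_2)$. Raising $u$ now costs something in $f_2$.

So the boundary curve $\sqrt s$ is wrong once the approximants are known. It should be adapted to them. Suppose the approximant $f$ does not depend on $u$, and let $r(s)=1-f(s)$ be its true drop. Suppose the approximant of $u$ is $\Gamma(u)$. Then we want the region $u\le w(s)$ with $w=m+\omega\circ r$. Here $m$ should be the level up to which $\Gamma$ makes no progress, and $\omega$ should be so steep at $0$ that $\Gamma$, at its best on $[0,m+\omega(r)]$, gains at least $\sqrt r$. For $g_1$ above one takes $m=\varepsilon$ and $\omega(r)=\sqrt r$ for small $r$.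

The difficulty is the order of choices: the compact space comes first, then $Y$, then the approximants. The way past it is to build *all* possible bounds $w$ into one compact space. There will be many slices, indexed by nodes $\alpha$ of a tree, and many coordinates $x_\beta$, indexed by the branches $\beta$ of the tree. The value of the branch $\beta$ at the node $\alpha$ on it prescribes the bound for $x_\beta$ on the slice $\alpha$. After $Y$ is known, we read its functions $f_\alpha$ and steer a branch $\beta$ through the tree accordingly. Three points need care.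

1. $f_\alpha$ must not depend on $x_\beta$. It depends on countably many coordinates only, so an extra label from $\omega_1$ at each node lets $\beta$ avoid them.
2. The approximant $g$ of $x_\beta$ may depend on other coordinates $x_\gamma$. Countably many matter, and each $\gamma\ne\beta$ leaves $\beta$ somewhere. If the height of the tree has uncountable cofinality, then above some level all of them have left, and their bounds are $0$.
3. The pair $(m,\omega)$ depends on $g$, hence on the whole branch $\beta$, whereas the value $\beta(\xi)$ is chosen before $\beta$ is complete. So the branch tries every pair $(m,\omega)$ cofinally often. When $g$ is finally known, some level above all disturbances has used the correct pair.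

## 5. Slices indexed by the nodes of a tree

We now build the compact space of Theorem A.

**Ordinals and pairs.** Let $\Omega$ be the set of continuous $\omega:[0,2]\to[0,1]$ with $\omega(0)=0$. The set $[0,1)\times\Omega$ has cardinality $\mathfrak c$. Let $\theta$ be the ordinal $\mathfrak c\cdot\omega_1$, that is, $\omega_1$ consecutive blocks of type $\mathfrak c$. Then $|\theta|=\mathfrak c\cdot\aleph_1=\mathfrak c$ and $\operatorname{cf}\theta=\omega_1$. What we use of the cofinality is that every countable subset of $\theta$ has an upper bound below $\theta$. (It meets countably many blocks, and countably many indices below $\omega_1$ are bounded.) Fix a sequence $(m_\xi,\omega_\xi)_{\xi<\theta}$ that lists $[0,1)\times\Omega$ inside each block. Every pair then occurs for cofinally many $\xi<\theta$.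

**The tree.** Let $\Delta=C([0,1],[0,1])\times\omega_1$, so $|\Delta|=\mathfrak c$. Put
$$A=\bigcup_{\xi<\theta}\Delta^\xi\quad\text{(nodes)},\qquad B=\Delta^\theta\quad\text{(branches)}.$$
For $\alpha\in A$ let $|\alpha|$ be its length, and write $\alpha\subset\beta$ if $\beta\in B$ extends $\alpha$. For $\alpha\in A$ and $\beta\in B$ define $w_{\alpha\beta}\in C([0,1],[0,1])$ as the first component of $\beta(|\alpha|)$ if $\alpha\subset\beta$, and $w_{\alpha\beta}=0$ otherwise. Thus on a slice $\alpha$ only the branches through $\alpha$ will have room to move.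

For example, at the empty node $\alpha=\emptyset$ (length $0$) every branch passes, and $w_{\emptyset\beta}$ is the first component of $\beta(0)$. If $\beta(0)\neq\gamma(0)$, then for every $\xi\ge1$ the node $\beta|_\xi$ is not on $\gamma$, and $w_{\beta|_\xi,\gamma}=0$.

**The space.** Let $J=(A\times[0,1])\cup\{\infty\}$ be the one-point compactification of $A\times[0,1]$, with $A$ discrete. A neighborhood of $\infty$ contains all but finitely many of the intervals $\{\alpha\}\times[0,1]$, because a compact subset of $A\times[0,1]$ meets only finitely many of them. Put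
$$K=\{((\alpha,s),x):\alpha\in A,\ s\in[0,1],\ x\in[0,1]^B,\ x_\beta\le w_{\alpha\beta}(s)\ \forall\beta\in B\}\ \cup\ (\{\infty\}\times[0,1]^B)\subset J\times[0,1]^B .$$

*$K$ is compact.* A point of the complement has the form $((\alpha,s),x)$ with $x_\beta>w_{\alpha\beta}(s)$ for some $\beta$. Since $w_{\alpha\beta}$ is continuous and $\{\alpha\}\times[0,1]$ is open in $J$, this inequality persists in a neighborhood. So $K$ is closed in a compact space.

*Basic functions.* Let $K_\alpha$ be the part of $K$ over $\{\alpha\}\times[0,1]$. It is clopen in $K$. The coordinate functions $x_\beta$ belong to $C(K)$. So does $b_\alpha$, defined by $b_\alpha((\alpha,s),x)=1-s$ on $K_\alpha$ and $b_\alpha=0$ elsewhere. The point $((\alpha,0),0)$ is in $K$, so $\|b_\alpha\|=1$.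

*$\operatorname{dens}C(K)=2^{\mathfrak c}$.* We have $|B|=\mathfrak c^{\mathfrak c}=2^{\mathfrak c}$ and $|A|\le|\theta|\cdot\mathfrak c^{\mathfrak c}=2^{\mathfrak c}$. So $K$ has weight at most $|A|+|B|+\aleph_0=2^{\mathfrak c}$, and $\operatorname{dens}C(K)\le2^{\mathfrak c}$. Conversely, for $\beta\ne\gamma$ the fibre over $\infty$ contains a point with $x_\beta=1$, $x_\gamma=0$. So $\|x_\beta-x_\gamma\|=1$, and there are $2^{\mathfrak c}$ functions at mutual distance $1$.

It is worth noticing that the ambient space $C(J\times[0,1]^B)$ *does* have a net. On $J$ take finitely many $\alpha$, the hats for a node set on each of the chosen intervals, and the indicator of the rest of $J$. This is a peaked family with sum $1$. Adding a new $\alpha$ only splits the indicator into new hats plus a smaller indicator, and these functions have dense union of spans in $C(J)$. Products of such functions with products of hats in coordinates of $[0,1]^B$ are again peaked, and Stone–Weierstrass gives density. It is the bounds $x_\beta\le w_{\alpha\beta}(s)$ that destroy the net.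

## 6. Continuous functions on $K$ see countably many nodes and branches

The next lemma makes precise that a single function depends on few coordinates and does not distinguish most slices from the fibre over $\infty$.

**Lemma 2.** For $g\in C(K)$ there are an extension $\tilde g\in C(J\times[0,1]^B)$ and countable sets $A_g\subset A$, $F_g\subset B$ such that

1. $\tilde g(j,x)=\tilde g(j,x')$ whenever $x|_{F_g}=x'|_{F_g}$;
2. $\tilde g((\alpha,s),x)=\tilde g(\infty,x)$ for all $\alpha\notin A_g$ and all $s,x$.

*Proof.* Extend $g$ to some $\tilde g$ by Tietze's theorem. The finite sums of functions $u(j)v(x)$, with $u\in C(J)$ and $v$ a polynomial in finitely many coordinates, form an algebra that contains the constants and separates points. By Stone–Weierstrass, $\tilde g$ is the uniform limit of a sequence of such sums. Let $F_g$ be the set of all coordinates occurring in the polynomials $v$ of this sequence. It is countable, and (1) holds for each sum, hence for $\tilde g$.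

For (2), let $u\in C(J)$ be one of the countably many factors in the sequence. For each $n\ge1$, continuity at $\infty$ gives $|u(\alpha,s)-u(\infty)|<1/n$ for all $s$ and all but finitely many $\alpha$. Taking the union over $n$ of the exceptional sets, we get $u(\alpha,\cdot)\equiv u(\infty)$ for all but countably many $\alpha$. Let $A_g$ be the union of these exceptional sets over all factors $u$. It is countable, and (2) holds for each sum, hence for the limit. $\square$

## 7. No dense subspace of $C(K\sqcup D)$ has only polyhedral planes

Let $D$ be compact Hausdorff, possibly empty. Suppose that $Y\subset C(K\sqcup D)$ is a dense linear subspace all of whose $2$-dimensional subspaces are polyhedral. Extend $b_\alpha$ and $x_\beta$ by $0$ to $D$. The order of choices will be: all $f_\alpha$, then $\beta$, then $g$, then $(m,\omega)$, then the level $\xi$.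

**Step 1: peak functions $f_\alpha\in Y$ on the slices.** The purpose is to replace $b_\alpha$ by a normalized element of $Y$ and record its drop as a function of $s$.

For each $\alpha\in A$ choose $y_\alpha\in Y$ with $\|y_\alpha-b_\alpha\|<\frac18$, and put $f_\alpha=y_\alpha/\|y_\alpha\|$. Since $\|b_\alpha\|=1$, we have $\|y_\alpha\|>\frac78$. If $|y_\alpha(k)|=\|y_\alpha\|$, then $b_\alpha(k)=|b_\alpha(k)|>\frac78-\frac18=\frac34$. So $k\in K_\alpha$, and $y_\alpha(k)>\frac34-\frac18>0$. Hence $\max f_\alpha=1=\|f_\alpha\|$, and the value $1$ is attained only on $K_\alpha$. Since $b_\alpha\ge0$, we have $y_\alpha>-\frac18$, so $f_\alpha>-\frac17$ everywhere.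

Let $F(\alpha)\subset B$ be the countable set $F_{f_\alpha|_K}$ of Lemma 2. For $s\in[0,1]$ put
$$h_\alpha(s)=\max\{f_\alpha((\alpha,s),x):((\alpha,s),x)\in K\},\qquad r_\alpha=1-h_\alpha .$$
These are continuous: the fibre over $(\alpha,s)$ is parametrized by $x_\beta=w_{\alpha\beta}(s)z_\beta$ with $z\in[0,1]^B$. So $h_\alpha(s)$ is the maximum over the compact set $[0,1]^B$ of a jointly continuous function of $(s,z)$. Moreover $-\frac17<h_\alpha\le1$, so $0\le r_\alpha\le\frac87<2$. Since $f_\alpha$ attains $1$ on $K_\alpha$, $\min r_\alpha=0$. Where $s=1$ we have $b_\alpha=0$, hence $|y_\alpha|<\frac18$ and $f_\alpha<\frac17$, so $r_\alpha(1)\ge\frac67$. By the intermediate value theorem, $r_\alpha$ takes every value in $[0,\frac67]$.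

**Step 2: steering a branch $\beta$.** The purpose is to find one branch that, at each of its nodes, uses the bound adapted to $f_\alpha$ and is invisible to $f_\alpha$.

Define $\beta\in B$ by recursion. Suppose $\alpha=\beta|_\xi$ is given. Let
$$w(s)=\min\{1,\ m_\xi+\omega_\xi(r_\alpha(s))\},\qquad\beta(\xi)=(w,\eta),$$
where $\eta<\omega_1$ is chosen so that no $\gamma\in F(\alpha)$ with $\alpha\subset\gamma$ has $\gamma(\xi)=(w,\eta)$. Since $r_\alpha$ has values in $[0,2]$, $w$ is a well-defined element of $C([0,1],[0,1])$. Since $F(\alpha)$ is countable, it excludes countably many $\eta$, so a suitable $\eta$ exists. If $\beta$ itself were in $F(\beta|_\xi)$, it would be an excluded $\gamma$. Thus for all $\xi<\theta$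
$$\beta\notin F(\beta|_\xi),\qquad w_{\beta|_\xi,\beta}=\min\{1,\ m_\xi+\omega_\xi\circ r_{\beta|_\xi}\}.\tag{1}$$

**Step 3: an approximant $g\in Y$ of $x_\beta$, and its one-variable form.** The purpose is to show that on all slices far up the branch, $g$ is one fixed function of $x_\beta$.

Choose $g\in Y$ with $\|g-x_\beta\|<\frac18$, and let $\tilde g,A_g,F_g$ be as in Lemma 2 for $g|_K$. Each $\gamma\in F_g\setminus\{\beta\}$ differs from $\beta$ at some place $\xi_\gamma<\theta$, so $\beta|_\xi\not\subset\gamma$ for all $\xi>\xi_\gamma$. The nodes $\beta|_\xi$ have different lengths, so those that belong to $A_g$ occur for countably many $\xi$ only. Countable subsets of $\theta$ are bounded. So there is $\xi_0<\theta$ such that for every $\xi\ge\xi_0$ the node $\alpha=\beta|_\xi$ satisfies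
$$\alpha\notin A_g\quad\text{and}\quad\alpha\not\subset\gamma\ \text{ for all }\gamma\in F_g\setminus\{\beta\}.$$
For such $\alpha$ and $\gamma$ we have $w_{\alpha\gamma}=0$, hence $x_\gamma=0$ on $K_\alpha$. Let $e_\beta\in[0,1]^B$ be the unit vector. For $((\alpha,s),x)\in K_\alpha$ the points $x$ and $x_\beta e_\beta$ agree on $F_g$: at $\gamma\in F_g\setminus\{\beta\}$ both vanish, and at $\beta$ both equal $x_\beta$. By (2) and then (1) of Lemma 2, $g((\alpha,s),x)=\tilde g(\infty,x)=\tilde g(\infty,x_\beta e_\beta)$. The last point lies in $K$. So
$$g((\alpha,s),x)=\Gamma(x_\beta)\ \text{ on }K_\alpha,\qquad\Gamma(u):=g(\infty,ue_\beta),\quad u\in[0,1].\tag{2}$$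
The function $\Gamma$ is continuous, does not depend on $\alpha$, and satisfies $|\Gamma(u)-u|<\frac18$.

**Step 4: the pair $(m,\omega)$ that fits $\Gamma$.** The purpose is to beat linear growth, now that $\Gamma$ is known.

Let $M(u)=\max_{[0,u]}\Gamma$. It is continuous and nondecreasing, with $M(0)=\Gamma(0)<\frac18$ and $M(1)\ge\Gamma(1)>\frac78$. Put
$$m=\max\{u:M(u)=M(0)\}<1,\qquad\mu(v)=M(m+v)-M(m)\quad(0\le v\le1-m).$$
Then $\mu$ is nondecreasing, and $\mu(v)>0$ for $v\in(0,1-m]$ by the maximality of $m$. Let $v_n=(1-m)/n$. Choose $1\ge r_1>r_2>\cdots\to0$ with $r_n>0$ and $\sqrt{r_n}\le\mu(v_{n+1})$. Define $\omega(0)=0$, $\omega(r_n)=v_n$, $\omega$ linear on each $[r_{n+1},r_n]$, and $\omega=v_1$ on $[r_1,2]$. Since $v_n\downarrow0$, $\omega$ is continuous at $0$. So $\omega\in\Omega$, and $m+\omega\le m+v_1=1$. For $r\in[r_{n+1},r_n]$ we have $\omega(r)\ge v_{n+1}$, and therefore $\mu(\omega(r))\ge\mu(v_{n+1})\ge\sqrt{r_n}\ge\sqrt r$. In other words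
$$M(m+\omega(r))\ge M(m)+\sqrt r\qquad(0<r\le r_1).\tag{3}$$

**Step 5: the contradiction with Lemma 1.** The pair $(m,\omega)\in[0,1)\times\Omega$ occurs cofinally in our list. Choose $\xi\ge\xi_0$ with $(m_\xi,\omega_\xi)=(m,\omega)$, and let $\alpha=\beta|_\xi$. By (1) and $m+\omega\le1$,
$$w_{\alpha\beta}=m+\omega\circ r_\alpha.$$

(a) *On the peak set of $f_\alpha$ the function $g$ is at most $M(m)$.* If $f_\alpha(k)=1$, then by Step 1 $k=((\alpha,s),x)\in K_\alpha$, so $h_\alpha(s)=1$ and $r_\alpha(s)=0$. So $x_\beta\le w_{\alpha\beta}(s)=m+\omega(0)=m$, and by (2) $g(k)=\Gamma(x_\beta)\le M(m)$.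

(b) *Slightly off the peak set $g$ is much larger.* Let $0<r\le\min(r_1,\frac67)$. Choose $s$ with $r_\alpha(s)=r$, and $x$ with $((\alpha,s),x)\in K$ and $f_\alpha((\alpha,s),x)=h_\alpha(s)=1-r$. Choose $u\in[0,m+\omega(r)]$ with $\Gamma(u)=M(m+\omega(r))$, and replace the coordinate $x_\beta$ of $x$ by $u$. The new point $k$ is in $K$, because $u\le m+\omega(r)=w_{\alpha\beta}(s)$ and the other coordinates are unchanged. Since $\beta\notin F(\alpha)$ by (1), Lemma 2(1) shows that $f_\alpha(k)=1-r$ still holds. By (2) and (3),
$$g(k)=M(m+\omega(r))\ge M(m)+\sqrt r .$$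

The functions $f_\alpha$ and $g$ lie in $Y$, so $\operatorname{span}\{f_\alpha,g\}$ is polyhedral (trivially if its dimension is $1$). Also $\|f_\alpha\|=1$ and $f_\alpha>-1$. Lemma 1 with $S=K\sqcup D$ gives $\delta>0$ such that
$$M(m)+\sqrt r\le g(k)\le M(m)+\frac r\delta\qquad\text{for all }0<r\le\min(r_1,\tfrac67).$$
This is false as $r\to0$. Theorem A is proved. $\blacksquare$

The three escapes of Section 4 are now closed: the profile of $f$ by $r_\alpha$ in Step 2, the profile of $g$ by $m$ and $\omega$ in Step 4, and the interaction of coordinates by the label $\eta$ and by $\xi_0$.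

## 8. Density $\aleph_1$: which spaces may move, and five facts

We turn to Theorem B. A space of density $\aleph_1$ can be exhausted by an increasing chain of subspaces $Y_\alpha$, $\alpha<\omega_1$, where each $Y_\alpha$ should be the union of a *sequence* $E_1\subset E_2\subset\cdots$ of $l_\infty^n$'s. So we must solve the one-step problem: given $E_1\subset E_2\subset\cdots$ and a vector $x$, find $F_1'\subset F_2'\subset\cdots$ with $F_k'\cong l_\infty^{m_k}$ and $E_k\subset F_k'$ that approximate $x$.

The first thing to try is to construct $F_k\supset E_k$ one after the other, with $F_{k+1}\supset F_k\cup E_{k+1}$. This can stop at once. Let $S=[0,1]\cup\{2\}$ and let $\mathbf 1_2\in C(S)$ be the indicator of $\{2\}$. Extend $c(t)=\cos2\pi t$ and $d(t)=\sin2\pi t$ from $[0,1]$ by $0$ to $\{2\}$, and put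
$$E=\operatorname{span}\{\mathbf 1_2\},\qquad E'=\operatorname{span}\{\mathbf 1_2,c\},\qquad F=\operatorname{span}\{\mathbf 1_2,d\}.$$
Then $E\cong l_\infty^1$ and $E',F\cong l_\infty^2$. No $l_\infty^M$ contains both $E'$ and $F$, because $\operatorname{span}\{c,d\}$ is Euclidean. The spaces $E_k$ cannot be altered. But $F$ may be moved a little, as long as the common part $E$ stays fixed. This is Proposition 4 below. The moves are then summed up in Proposition 5.

Here are the textbook facts. $X$ is a Lindenstrauss space, and $\operatorname{ext}$ denotes the set of extreme points.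

**(F1) Extreme functionals split off.** With $X^*=L_1(\mu)$, the extreme points of $B_{X^*}$ are $\pm\chi_a/\mu(a)$ with $a$ an atom of finite measure. (If the support of a norm-one function splits into two sets of positive measure, the function is a nontrivial convex combination of its two normalized parts.) Every integrable function is a.e. constant on such an atom, and different atoms are disjoint up to null sets. Hence for $x_1^*,\dots,x_L^*\in\operatorname{ext}B_{X^*}$ with $x_k^*\ne\pm x_l^*$ $(k\ne l)$ we have
$$X^*=\operatorname{span}\{x_l^*\}\oplus_1N,\qquad\Big\|\sum_lc_lx_l^*\Big\|=\sum_l|c_l|,$$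
where $N$ is again an $L_1$-space. So $X^{**}=l_\infty^L\oplus_\infty N^*$ via $x^{**}\mapsto\big((x^{**}(x_l^*))_l,\ x^{**}|_N\big)$. Example: for $X=c_0$ and $x_1^*=e_1^*$, $N$ consists of the sequences in $l_1$ with first entry $0$.

**(F2) Injectivity.** The dual of an $L_1$-space is $1$-injective: norm-one operators into it extend from subspaces with the same norm. Embed $N^*\subset l_\infty(B_N)$ canonically by $\varphi\mapsto(\varphi(x^*))_{x^*\in B_N}$. Extending the identity of $N^*$ gives a projection $\pi:l_\infty(B_N)\to N^*$ with $\|\pi\|\le1$.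

**(F3) Principle of local reflexivity** (Lindenstrauss–Rosenthal; Johnson–Rosenthal–Zippin). For f.d. $A_0\subset X^{**}$, f.d. $C\subset X^*$ and $\eta>0$ there is a linear $R:A_0\to X$ with $\|R\|\le1+\eta$, $Ra=a$ for $a\in A_0\cap X$, and $c(Ra)=a(c)$ for $a\in A_0$, $c\in C$.

**(F4) Hoffman's lemma (1952).** The distance from a point to the nonempty solution set of a finite linear system is at most $H$ times the maximal violation, where $H$ depends only on the left-hand sides. We use this consequence: for $V=l_\infty^L$ and a subspace $U\subset V$ there is $H$ such that every $b\in V^*$ with $\|b|_U\|\le1$ admits $z\in V^*$ with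
$$\|z\|\le1,\qquad z|_U=b|_U,\qquad\|z-b\|\le H(\|b\|-1)^+ .$$
To see this, consider the system $\langle z,e\rangle\le1$ for $e\in\operatorname{ext}B_V$, and $z=b$ on a basis of $U$. Its left-hand sides depend only on $V$ and $U$. Since $B_V=\operatorname{conv}\operatorname{ext}B_V$ is a symmetric polytope, the inequalities say $\|z\|\le1$. The system is feasible by Hahn–Banach, because $\|b|_U\|\le1$. The point $b$ satisfies the equations and violates the inequalities by at most $(\|b\|-1)^+$. When $U=\{0\}$ one can simply take $z=b/\|b\|$ if $\|b\|>1$, with $H=1$. For $U\neq\{0\}$ scaling would change $b|_U$, and this is why the lemma is needed.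

**(F5) Extending extreme functionals.** If $W\subset X$ is a subspace and $q\in\operatorname{ext}B_{W^*}$, then $\Phi=\{x^*\in B_{X^*}:x^*|_W=q\}$ contains a point of $\operatorname{ext}B_{X^*}$. Indeed, $\Phi$ is nonempty by Hahn–Banach and $w^*$-closed. It is a face: if $\lambda y^*+(1-\lambda)z^*\in\Phi$ with $0<\lambda<1$ and $y^*,z^*\in B_{X^*}$, then $q=\lambda y^*|_W+(1-\lambda)z^*|_W$ forces $y^*|_W=z^*|_W=q$. By Krein–Milman $\Phi$ has an extreme point, and an extreme point of a face of $B_{X^*}$ is extreme in $B_{X^*}$.

## 9. Finitely many extreme functionals, exact on a polyhedral subspace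

To build an operator from some $l_\infty^L$ into $X$ we shall represent functionals by combinations of finitely many extreme ones. The representation has to be *exact* on $E'$ and may be approximate elsewhere.

**Lemma 3.** Let $W$ be f.d., $E'\subset W$ polyhedral, $\varepsilon>0$. There is a finite $\Sigma\subset\operatorname{ext}B_{W^*}$ such that for each $b\in B_{W^*}$ there is $z\in\operatorname{conv}(\Sigma\cup-\Sigma)$ with $z|_{E'}=b|_{E'}$ and $\|z-b\|\le\varepsilon$.

For example, let $W$ be the Euclidean plane and $E'$ the first axis. Then $\operatorname{conv}(\Sigma\cup-\Sigma)$ is a polygon inscribed in the unit circle. It must contain $(\pm1,0)$, since otherwise $b=(1,0)$ has no partner $z$ with the same first coordinate. With $(\pm1,0)\in\Sigma$ and the other vertices dense enough, every $b$ in the disc has a point of the polygon close by on the same vertical line. Polyhedrality of $E'$ cannot be dropped: the lemma gives $B_{E'^*}$ as the image of the polytope $\operatorname{conv}(\Sigma\cup-\Sigma)$ under restriction, so $B_{E'^*}$ must be a polytope.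

*Proof.* Let $Q=B_{E'^*}$, which is a polytope because $E'$ is polyhedral. For $a\in Q$ let $B_a=\{b\in B_{W^*}:b|_{E'}=a\}$. It is compact, and it is nonempty by Hahn–Banach.

**Step 1: $a\mapsto B_a$ is continuous in the Hausdorff metric.** The purpose is to move from one fibre to a nearby one at small cost. Fix $a_0\in Q$. If $a_j\to a_0$ and $b_j\in B_{a_j}$, every cluster point of $(b_j)$ lies in $B_{a_0}$. So $\sup_{b\in B_a}d(b,B_{a_0})\to0$ as $a\to a_0$.

For the other half, we use that $Q$ is a finite intersection of half-spaces. There is $r>0$ such that for every $a\in Q$ with $0<\|a-a_0\|\le r$ the point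
$$\hat a=a_0+r\,\frac{a-a_0}{\|a-a_0\|}$$
lies in $Q$. Indeed, a half-space whose boundary contains $a_0$ contains $a_0+t(a-a_0)$ for all $t\ge0$, because it contains $a$. The remaining half-spaces contain a common ball around $a_0$, and we take $r$ to be its radius. Put $\lambda=\|a-a_0\|/r$. For $b_0\in B_{a_0}$ and $\hat b\in B_{\hat a}$ the functional $(1-\lambda)b_0+\lambda\hat b$ lies in $B_{W^*}$ and restricts to $(1-\lambda)a_0+\lambda\hat a=a$. Hence it lies in $B_a$, at distance at most $2\lambda$ from $b_0$. This bound is uniform in $b_0$ and tends to $0$ as $a\to a_0$.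

**Step 2: choice of $\Sigma$.** The purpose is to reduce to finitely many fibres. By compactness of $Q$ the continuity is uniform: there is $\tau>0$ such that the Hausdorff distance of $B_a$ and $B_{a'}$ is $\le\varepsilon/2$ if $\|a-a'\|\le\tau$. Triangulate $Q$ with simplices of diameter $\le\tau$ and vertices $a_1,\dots,a_p$. Let $N_i\subset B_{a_i}$ be a finite $\varepsilon/2$-net of $B_{a_i}$. By Minkowski's theorem each element of each $N_i$ is a convex combination of finitely many points of $\operatorname{ext}B_{W^*}$. Let $\Sigma$ be the finite set of all points used.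

**Step 3: $\Sigma$ works.** Given $b\in B_{W^*}$, write $b|_{E'}=\sum_i\lambda_ia_i$ as a convex combination of vertices of one simplex. Each of these $a_i$ is within $\tau$ of $b|_{E'}$, and $b\in B_{b|_{E'}}$. So there are $b_i\in B_{a_i}$ with $\|b_i-b\|\le\varepsilon/2$, and then $b_i'\in N_i$ with $\|b_i'-b_i\|\le\varepsilon/2$. Put $z=\sum_i\lambda_ib_i'\in\operatorname{conv}\Sigma$. Then $z|_{E'}=\sum_i\lambda_ia_i=b|_{E'}$ and $\|z-b\|\le\varepsilon$. $\square$

## 10. Containing $E'$ exactly and $F$ up to a small isometric move

**Proposition 4.** Let $X$ be a Lindenstrauss space and $E,F,E'\subset X$ subspaces isometric to $l_\infty^n,l_\infty^m,l_\infty^{n'}$, with $E\subset F$ and $E\subset E'$. Let $x\in X$ and $\varepsilon>0$. Then there are an isometric linear $\varphi:F\to X$ with $\varphi|_E=\mathrm{id}$, $\|\varphi-\mathrm{id}_F\|\le\varepsilon$, and a subspace $G\subset X$, $G\cong l_\infty^L$, with $\varphi(F)\cup E'\subset G$ and $d(x,G)<\varepsilon$.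

It suffices to obtain $\|\varphi-\mathrm{id}_F\|\le2\varepsilon$ and $d(x,G)\le2\varepsilon\|x\|$ for arbitrary $\varepsilon>0$.

**Step 1: the model space $V=l_\infty^L$ and the map $A$.** The purpose is to map the relevant vectors into an $l_\infty^L$, isometrically on $E'$ and on $F$.

Let $W=E'+F+\mathbb Rx$, and take $\Sigma$ from Lemma 3 for $(W,E',\varepsilon)$. The coordinate functionals of $E'\cong l_\infty^{n'}$ are extreme in $B_{E'^*}$, and likewise for $F$. By (F5), applied to $W$, $E'$ and $F$, choose finitely many $x_1^*,\dots,x_L^*\in\operatorname{ext}B_{X^*}$, pairwise not equal up to sign, such that, up to sign, every element of $\Sigma$ is some $x_l^*|_W$, every coordinate functional of $E'$ is some $x_l^*|_{E'}$, and every coordinate functional of $F$ is some $x_l^*|_F$. Let $V=l_\infty^L$ with coordinate functionals $v_l$, and define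
$$A:W\to V,\qquad Aw=(x_l^*(w))_l .$$
Then $\|A\|\le1$. On $E'$ and on $F$ the norm is the maximum of the moduli of the coordinate functionals, so $A$ is isometric on $E'$ and on $F$. Let $N$ be as in (F1) for these $x_l^*$, and put $U=A(E')$.

We look for an isometric $S:V\to X$ with $SA=\mathrm{id}$ on $E'$ and $SA\approx\mathrm{id}$ on $W$. Then $G=S(V)$ and $\varphi=SA|_F$ will do.

**Step 2: a norm-one solution with values in $X^{**}$.** The purpose is to use the splitting of $X^{**}$, where a norm-one operator can be prescribed functional by functional.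

For $x^*\in B_N$ apply Lemma 3 to $b=x^*|_W$. The resulting $z\in\operatorname{conv}(\Sigma\cup-\Sigma)$ is $z=\sum_lc_lx_l^*|_W$ with $\sum_l|c_l|\le1$. This means that there is $c(x^*)\in V^*=l_1^L$ with $\|c(x^*)\|\le1$ and
$$z=c(x^*)\circ A,\qquad c(x^*)\circ A=x^*\text{ on }E',\qquad\|c(x^*)\circ A-x^*|_W\|\le\varepsilon .$$
Define linear maps $\tilde S:V\to l_\infty(B_N)$ by $\tilde Sv=(c(x^*)(v))_{x^*\in B_N}$, and
$$S_0:V\to X^{**}=l_\infty^L\oplus_\infty N^*,\qquad S_0v=\big((v_l(v))_l,\ \pi\tilde Sv\big).$$
They have the following properties.

* $\|S_0\|\le1$, since $\|\tilde S\|\le1$ and $\|\pi\|\le1$; and $(S_0v)(x_l^*)=v_l(v)$ by definition of the splitting.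
* $S_0Ae'=e'$ for $e'\in E'$. In the first component, $v_l(Ae')=x_l^*(e')$. In the second, $\tilde SAe'=(x^*(e'))_{x^*\in B_N}$ is the canonical image of $e'|_N\in N^*$, which $\pi$ fixes.
* $\|S_0Aw-w\|\le\varepsilon\|w\|$ for $w\in W$. The first components agree. The second differ by $\pi(\tilde SAw-w|_N)$, whose norm is at most $\sup_{x^*\in B_N}|c(x^*)(Aw)-x^*(w)|\le\varepsilon\|w\|$.

**Step 3: coming down to $X$.** The purpose is to apply local reflexivity; it costs a factor $1+\eta_1$ in norm.

Let $H$ be the constant of (F4) for $(V,U)$. Choose $\eta\in(0,1]$ with $(1+\eta)\varepsilon+2H\eta\le2\varepsilon$, and put $\eta_n=\eta2^{-n}$. Apply (F3) with $A_0=S_0(V)+W$, $C=\operatorname{span}\{x_l^*\}$ and constant $\eta_1$. Put $S_1=RS_0:V\to X$. Since $Rw=w$ for $w\in W$,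
$$\|S_1\|\le1+\eta_1,\quad S_1A|_{E'}=\mathrm{id},\quad x_l^*\circ S_1=v_l\ (\forall l),\quad\|S_1A-\mathrm{id}_W\|\le(1+\eta)\varepsilon .$$
The last bound holds because $S_1Aw-w=R(S_0Aw-w)$.

Here a direct finish fails. The map $S_1$ is only almost isometric, and dividing it by its norm would destroy $S_1A|_{E'}=\mathrm{id}$. We need a correction that leaves $S_1$ untouched on $U=A(E')$. This is what (F4) supplies.

**Step 4: the correction, repeated.** The purpose is to reduce the excess norm from $\eta_n$ to $\eta_{n+1}$ at a cost proportional to $\eta_n$, without changing the operator on $U$.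

Suppose $S_n:V\to X$ satisfies
$$\|S_n\|\le1+\eta_n,\qquad S_nA|_{E'}=\mathrm{id},\qquad x_l^*\circ S_n=v_l\ (\forall l).\tag{4}$$
For $x^*\in B_N$ let $b=x^*\circ S_n\in V^*$. Then $\|b\|\le1+\eta_n$, and $|b(Ae')|=|x^*(e')|\le\|e'\|=\|Ae'\|$, so $\|b|_U\|\le1$. By (F4) choose $z_{x^*}\in V^*$ with $\|z_{x^*}\|\le1$, $z_{x^*}|_U=b|_U$ and $\|z_{x^*}-b\|\le H\eta_n$. Define
$$S_n':V\to X^{**},\qquad S_n'v=\big((v_l(v))_l,\ \pi\,(z_{x^*}(v))_{x^*\in B_N}\big).$$
As in Step 2, $\|S_n'\|\le1$ and $(S_n'v)(x_l^*)=v_l(v)$. The canonical image of $S_nv\in X$ has first component $(x_l^*(S_nv))_l=(v_l(v))_l$, and second component $(S_nv)|_N$, which is the fixed point $(x^*(S_nv))_{x^*\in B_N}$ of $\pi$. Hence $S_n'v-S_nv$ has first component $0$ and second component $\pi\big(z_{x^*}(v)-x^*(S_nv)\big)_{x^*\in B_N}$. It follows that $S_n'=S_n$ on $U$ and $\|S_n'-S_n\|\le H\eta_n$.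

Apply (F3) with $A_0=S_n'(V)+S_n(V)$, $C=\operatorname{span}\{x_l^*\}$ and constant $\eta_{n+1}$, and put $S_{n+1}=RS_n'$. Then $\|S_{n+1}\|\le1+\eta_{n+1}$ and $x_l^*\circ S_{n+1}=v_l$. For $e'\in E'$ we get $S_{n+1}Ae'=RS_n'Ae'=RS_nAe'=Re'=e'$. So (4) holds with $n+1$. Since $RS_n=S_n$, also $S_{n+1}-S_n=R(S_n'-S_n)$, and $\|S_{n+1}-S_n\|\le2H\eta_n$.

**Step 5: the limit.** Because $\sum_n2H\eta_n=2H\eta$, the limit $S=\lim S_n:V\to X$ exists in norm, and
$$\|S\|\le1,\quad SA|_{E'}=\mathrm{id},\quad x_l^*\circ S=v_l,\quad\|SA-\mathrm{id}_W\|\le(1+\eta)\varepsilon+2H\eta\le2\varepsilon .$$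
Since $\|Sv\|\ge\max_l|x_l^*(Sv)|=\max_l|v_l(v)|=\|v\|$, $S$ is isometric. Put $G=S(V)\cong l_\infty^L$ and $\varphi=SA|_F$. Then $G\supset SA(E')=E'$ and $G\supset\varphi(F)$. The map $\varphi$ is isometric because $A|_F$ and $S$ are. As $E\subset E'$, $\varphi|_E=\mathrm{id}$. Finally $\|\varphi-\mathrm{id}_F\|\le2\varepsilon$, and $d(x,G)\le\|SAx-x\|\le2\varepsilon\|x\|$. $\square$

## 11. Adding one vector to a countable chain

**Proposition 5.** Let $X$ be a Lindenstrauss space, $E_1\subset E_2\subset\cdots$ subspaces of $X$ with $E_k\cong l_\infty^{n_k}$, and $x\in X$. Then there are subspaces $F_1'\subset F_2'\subset\cdots$ of $X$, $F_k'\cong l_\infty^{m_k}$, with $E_k\subset F_k'$ for all $k$ and $x\in\overline{\bigcup_kF_k'}$.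

*Proof.* **Step 1: a chain that is nested only up to small moves.** Put $F_1=E_1$. Given $E_k\subset F_k\cong l_\infty^{m_k}$, apply Proposition 4 with $E=E_k$, $F=F_k$, $E'=E_{k+1}$ and $\varepsilon=2^{-k}$. It gives an isometric $\varphi_k:F_k\to X$ with $\varphi_k|_{E_k}=\mathrm{id}$ and $\|\varphi_k-\mathrm{id}\|\le2^{-k}$. It also gives $F_{k+1}\cong l_\infty^{m_{k+1}}$ with
$$F_{k+1}\supset\varphi_k(F_k)\cup E_{k+1},\qquad d(x,F_{k+1})<2^{-k}.$$

**Step 2: performing all later moves at once.** The purpose is to turn approximate nesting into exact nesting. Since $\varphi_j(F_j)\subset F_{j+1}$, the compositions $\varphi_j\varphi_{j-1}\cdots\varphi_k$ are defined on $F_k$. They are isometric, and $\|\varphi_jy-y\|\le2^{-j}\|y\|$ on $F_j$. So the limits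
$$\psi_k=\lim_{j\to\infty}\varphi_j\varphi_{j-1}\cdots\varphi_k:F_k\to X$$
exist in norm. They are isometric, $\psi_k=\psi_{k+1}\varphi_k$, and $\|\psi_k-\mathrm{id}\|\le\sum_{j\ge k}2^{-j}=2^{1-k}$. Every $\varphi_j$ with $j\ge k$ is the identity on $E_j\supset E_k$, so $\psi_k|_{E_k}=\mathrm{id}$.

**Step 3: verification.** Put $F_k'=\psi_k(F_k)\cong l_\infty^{m_k}$. Then $E_k=\psi_k(E_k)\subset F_k'$, and $F_k'=\psi_{k+1}(\varphi_k(F_k))\subset\psi_{k+1}(F_{k+1})=F_{k+1}'$. Choose $y\in F_{k+1}$ with $\|y-x\|<2^{-k}$. Then
$$\|\psi_{k+1}y-x\|\le2^{-k}\|y\|+2^{-k}\le2^{-k}(\|x\|+1)+2^{-k}\to0 ,$$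
so $x\in\overline{\bigcup_kF_k'}$. $\square$

## 12. A chain of length $\omega_1$

We prove Theorem B. For $X=\{0\}$ take $T=\{\{0\}\}$. Let $X\ne\{0\}$ be a Lindenstrauss space with dense subset $\{x_\alpha:\alpha<\omega_1\}$, repetitions allowed. Call a linear subspace *of sequence type* if it is the union of an increasing sequence of subspaces isometric to $l_\infty^n$'s. A f.d. subspace of such a union lies in one member of the sequence, since a finite basis does.

**Step 1: the construction.** We construct increasing linear subspaces $Y_\alpha\subset X$ $(\alpha<\omega_1)$ of sequence type with $x_\alpha\in\overline{Y_{\alpha+1}}$.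

*Start.* $Y_0$ is one-dimensional, hence an $l_\infty^1$.

*Successors.* Write $Y_\alpha=\bigcup_kE_k$ with $E_1\subset E_2\subset\cdots$, and apply Proposition 5 with $x=x_\alpha$. Put $Y_{\alpha+1}=\bigcup_kF_k'\supset Y_\alpha$.

*Limits.* A limit $\alpha<\omega_1$ is countable, so $\alpha=\sup_i\alpha_i$ with $\alpha_1<\alpha_2<\cdots$. Put $Y_\alpha=\bigcup_iY_{\alpha_i}$, where $Y_{\alpha_i}=\bigcup_kE_k^i$ with $E_1^i\subset E_2^i\subset\cdots$. We must produce a single sequence. Let $G_1=E_1^1$, and choose inductively $G_{j+1}\in\{E_k^{j+1}:k\ge1\}$ containing $G_j$ and $E_j^i$ for $i\le j$. This is possible because these are finitely many f.d. subspaces of $Y_{\alpha_{j+1}}$, and their sum lies in some $E_k^{j+1}$. The $G_j$ increase, and their union contains every $E_j^i$ with $j\ge i$, hence every $Y_{\alpha_i}$. So $Y_\alpha=\bigcup_jG_j$ is of sequence type.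

**Step 2: the net.** Let $Y=\bigcup_{\alpha<\omega_1}Y_\alpha$, and let $T$ be the set of *all* subspaces of $Y$ isometric to some $l_\infty^n$. Two members of $T$ are f.d. and the $Y_\alpha$ form a chain, so both lie in one $Y_\alpha$. Their sum lies in one member of the sequence whose union is $Y_\alpha$, and that member belongs to $T$. So $T$ is directed by inclusion. Every element of $Y$ lies in some $Y_\alpha$, hence in a member of $T$. So $\bigcup_{E\in T}E=Y$. Since $\overline Y$ contains every $x_\alpha$, $Y$ is dense in $X$. Theorem B is proved. $\blacksquare$
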